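\title{Contractive substitutions that cannot be extended}

\begin{abstract}
Complex numbers $B_1,\dots,B_r$ with $B_1>0$ have the contractive substitution property if, for every real $\nu$, substituting $B_1z+\dots+B_rz^r$ for $z$ in an expansion $\sum_{n=1}^r a_nz^{\nu+n}$, truncated after $z^{\nu+r}$, does not increase the form $\sum_{n=1}^r(\nu+n)|a_n|^2$. Initial coefficients of normalized Riemann mappings of the unit disk into itself have this property. We show that a tuple with the property can always be extended by one more coefficient if $r\le2$, and that this fails for every $r\ge3$ and every value $B_1\in(0,1)$; the non-extendable tuples fill a set with nonempty interior. The counterexamples are perturbations of a Koebe-type map, produced by a flow.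
\end{abstract}

\section{The extension problem}\label{sec:intro}

Fix an integer $r\ge1$ and a real number $\nu$. Let $\mathfrak D_r^\nu$ be the $r$-dimensional complex vector space of expressions
\[
f(z)=a_1z^{\nu+1}+a_2z^{\nu+2}+\dots+a_rz^{\nu+r},
\]
computed modulo terms of order $z^{\nu+r+1}$ and higher, with the Hermitian form
\[
\langle f,g\rangle=\sum_{n=1}^r(\nu+n)\,a_n\overline{b_n}\qquad\Bigl(g=\sum_{n=1}^r b_nz^{\nu+n}\Bigr).
\]
We call the set of exponents $\{\nu+1,\dots,\nu+r\}$ the \emph{window} of $\mathfrak D_r^\nu$; the weight attached to a term is its exponent. The form is positive definite for $\nu>-1$, negative definite for $\nu<-r$, and indefinite or degenerate in between.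

Let $B_1,\dots,B_r$ be complex numbers with $B_1>0$, and put $B(z)=B_1z+\dots+B_rz^r$. \emph{Substitution by $B$} is the linear map $T\colon f(z)\mapsto f(B(z))$ on $\mathfrak D_r^\nu$, where
\[
B(z)^{\nu+n}=B_1^{\nu+n}z^{\nu+n}\Bigl(1+\frac{B_2}{B_1}z+\dots+\frac{B_r}{B_1}z^{r-1}\Bigr)^{\nu+n}
\]
is expanded formally by the binomial series, with the positive value of $B_1^{\nu+n}$, and the result is truncated after $z^{\nu+r}$. Substitution is \emph{contractive} in $\mathfrak D_r^\nu$ if $\langle Tf,Tf\rangle\le\langle f,f\rangle$ for all $f\in\mathfrak D_r^\nu$.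

\begin{definition}
The numbers $B_1,\dots,B_r$ have the \emph{contractive substitution property} if substitution by $B_1z+\dots+B_rz^r$ is contractive in $\mathfrak D_r^\nu$ for all real $\nu$. The set of such tuples is $\mathcal C_r\subset(0,\infty)\times\mathbb C^{r-1}$. A tuple $(B_1,\dots,B_r)\in\mathcal C_r$ is \emph{extendable} if $(B_1,\dots,B_r,B_{r+1})\in\mathcal C_{r+1}$ for some $B_{r+1}\in\mathbb C$.
\end{definition}

The question of this paper is: \emph{is every tuple in $\mathcal C_r$ extendable?}

The form measures area. For $\nu>-1$ the function $|f'|^2$ is single-valued on the punctured unit disk, and integration in polar coordinates gives $\langle f,f\rangle=\frac1\pi\int_{\mathbb D}|f'|^2\,dA$. Let $B$ be a \emph{normalized Riemann mapping} of the unit disk $\mathbb D$ into itself, that is, an injective holomorphic map $B\colon\mathbb D\to\mathbb D$ with $B(0)=0$ and $B'(0)>0$. By a change of variables, the area integral of $f\circ B$ is the integral of $|f'|^2$ over the smaller set $B(\mathbb D)$, so substitution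 is contractive. For negative exponents both integrals diverge at the origin, but their difference survives, and the initial coefficients of $B$ lie in $\mathcal C_r$ for every $r$ (Proposition~\ref{prop:area}). Such initial segments are extendable, by the next coefficient of $B$. In the first two cases there is nothing else: $\mathcal C_1=(0,1]$, the set $\mathcal C_2$ is given by $B_1\le1$ and $|B_2|\le2B_1(1-B_1)$, and all these tuples are initial segments of normalized Riemann mappings (Lemma~\ref{lem:first} and Proposition~\ref{prop:two}). One is led to guess that the property describes these initial segments for every $r$, and hence that the answer is yes. It is no.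

\begin{theorem}\label{thm:main}
\leavevmode
\begin{enumerate}
\item[(a)] For $r=1,2$ every tuple in $\mathcal C_r$ is extendable.
\item[(b)] For every $r\ge3$ and every $\beta\in(0,1)$ there is a real tuple in $\mathcal C_r$ with $B_1=\beta$ that is not extendable. (If $B_1=1$, the tuple is $(1,0,\dots,0)$, which is extendable.)
\item[(c)] For every $r\ge3$ the set of non-extendable tuples in $\mathcal C_r$ has nonempty interior in $(0,\infty)\times\mathbb C^{r-1}$. In particular, for $r\ge3$ the property does not characterize initial segments of coefficients of normalized Riemann mappings.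
\end{enumerate}
\end{theorem}

Since $B_1\le1$ on $\mathcal C_r$, part (b) covers every possible value of $B_1$.

The counterexamples lie near the map $B^K$ defined by $k(B^K)=\beta k$, where $k(z)=z/(1+z)^2$. For this map equality holds in many of the contractivity inequalities, and the ones in $\mathfrak D_{r+1}^\nu$ are more rigid than the ones in $\mathfrak D_r^\nu$. We move the $r$-th coefficient of $B^K$ by an amount of order $\varepsilon$ and the lower ones by an amount of order $\varepsilon^2$. Section~\ref{sec:koebe} shows by hand, for $r=3$, why such a tuple can lie in $\mathcal C_r$ and why it has no extension. Section~\ref{sec:obstruction} proves the second claim and Section~\ref{sec:construction} the first, using the flows of Section~\ref{sec:flow}.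

The closure of the property under truncation, the descriptions of $\mathcal C_1$ and $\mathcal C_2$, and Proposition~\ref{prop:area} are known facts; we give short proofs because they introduce the tools. It is also known that it suffices to test the values $\nu>-(r+1)/2$; we do not use this.

\section{Substitution as a triangular matrix}\label{sec:basic}

It is convenient to allow formal power series $B=B_1z+B_2z^2+\cdots$ with $B_1>0$. For real $\mu$,
\[
B^\mu=B_1^\mu z^\mu\sum_{m\ge0}\binom\mu mG^m,\qquad G=\sum_{i\ge1}\frac{B_{i+1}}{B_1}z^i .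
\]
We write $[z^\xi]F$ for the coefficient of $z^\xi$ in $F$. All later computations rest on knowing which $B_i$ occur in which coefficient of $B^\mu$.

\begin{lemma}\label{lem:expand}
Let $\mu\in\mathbb R$ and let $j\ge0$ be an integer.
\begin{enumerate}
\item[(a)] $[z^{\mu+j}]B^\mu=B_1^\mu\,\pi_j(\mu;B_2/B_1,\dots,B_{j+1}/B_1)$, where $\pi_j$ is a polynomial and $\pi_0=1$.
\item[(b)] For $j\ge1$, this coefficient contains $B_{j+1}$ only in the term $\mu B_1^{\mu-1}B_{j+1}$.
\end{enumerate}
\end{lemma}

\begin{proof}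
Since $G^m$ starts at $z^m$, only $m\le j$ contribute, and $[z^j]G^m$ is a polynomial in the coefficients of $z,\dots,z^j$ in $G$. The number $B_{j+1}$ occurs in $G$ at $z^j$, hence in $G^m$ first at $z^{j+m-1}$; so at $z^j$ it enters only through $m=1$.
\end{proof}

Identify $f\in\mathfrak D_r^\nu$ with the column vector of its coefficients. The form has the matrix $D=D_\nu=\operatorname{diag}(\nu+1,\dots,\nu+r)$, and substitution has the matrix $T=T_\nu(B)$ with $T_{jn}=[z^{\nu+j}]B^{\nu+n}$. By Lemma~\ref{lem:expand}, $T$ is lower triangular with diagonal entries $B_1^{\nu+n}$, and it depends only on $B_1,\dots,B_r$, continuously. We also write $f\circ B$ for $Tf$. The \emph{defect form} of $B$ in $\mathfrak D_r^\nu$ is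
\[
\Delta(u,v)=\langle u,v\rangle-\langle u\circ B,v\circ B\rangle ,
\]
with matrix $D-T^*DT$. Substitution is contractive exactly when $\Delta$ is positive semidefinite, and then the Cauchy--Schwarz inequality $|\Delta(u,v)|^2\le\Delta(u,u)\,\Delta(v,v)$ holds, as it does for every positive semidefinite Hermitian form.

\begin{lemma}\label{lem:first}
\leavevmode
\begin{enumerate}
\item[(a)] If $(B_1,\dots,B_r)\in\mathcal C_r$ and $1\le s\le r$, then $(B_1,\dots,B_s)\in\mathcal C_s$.
\item[(b)] If $(B_1,\dots,B_r)\in\mathcal C_r$, then $B_1\le1$, and $B_1=1$ forces $B_2=\dots=B_r=0$.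
\item[(c)] If $0<\beta\le1$, then $(\beta,0,\dots,0)\in\mathcal C_r$ for every $r$. Hence $\mathcal C_1=(0,1]$, and the tuples $(\beta,0,\dots,0)$ are extendable.
\item[(d)] If $(B_1,B_2)\in\mathcal C_2$, then $|B_2|\le2B_1(1-B_1)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The span of the last $s$ powers in the window of $\mathfrak D_r^{\nu}$ is $\mathfrak D_s^{\nu+r-s}$, with the same weights. It is invariant under $T$, and there $T$ is substitution by $B_1z+\dots+B_sz^s$. As $\nu$ runs through $\mathbb R$, so does $\nu+r-s$.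

(b) Contractivity in $\mathfrak D_r^0$ applied to $f=z$ reads $\sum_{n=1}^r n|B_n|^2\le1$.

(c) The defect matrix is diagonal with entries $\mu(1-\beta^{2\mu})\ge0$, $\mu=\nu+n$.

(d) In $\mathfrak D_2^{-3/2}$ the window is $\{-\frac12,\frac12\}$. Choose $|c|=1$ with $c|B_2|=-B_2$ and let $f=z^{-1/2}+cz^{1/2}$, so that $\langle f,f\rangle=0$. By Lemma~\ref{lem:expand},
\[
f\circ B=B_1^{-1/2}z^{-1/2}+c\bigl(B_1^{1/2}+\tfrac12B_1^{-3/2}|B_2|\bigr)z^{1/2},
\]
and $\langle f\circ B,f\circ B\rangle\le0$ says $B_1^{1/2}+\frac12B_1^{-3/2}|B_2|\le B_1^{-1/2}$.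
\end{proof}

The sharp bound in (d) came from a test function with $\langle f,f\rangle=0$ in a window symmetric about $0$. The obstruction to extension will be of the same kind.

\begin{proposition}\label{prop:area}
If $B=\sum_{j\ge1}B_jz^j$ is a normalized Riemann mapping of $\mathbb D$ into itself, then $(B_1,\dots,B_r)\in\mathcal C_r$ for every $r$.
\end{proposition}

\begin{proof}
Let $R\ge1$ and $f(w)=\sum_{n=1}^Ra_nw^{\nu+n}$. The branches of $f$ differ by unimodular constant factors, so the $1$-form $\bar f\,df$ and the function $|f'|^2$ are single-valued on $\mathbb C\setminus\{0\}$, and $d(\bar f\,df)=2i|f'|^2\,dA$. The function $B(z)/z$ has no zeros in $\mathbb D$, so its powers have holomorphic branches positive at $0$, whose Taylor series are the formal expansions above. Thus $f(B(z))=\sum_{n\ge1}g_nz^{\nu+n}$ converges for $0<|z|<1$. For $0<\rho<1$, orthogonality of the functions $e^{in\theta}$ gives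
\[
\frac1{2\pi i}\oint_{|w|=1}\bar f\,df=\sum_{n=1}^R(\nu+n)|a_n|^2,\qquad
\frac1{2\pi i}\oint_{B(|z|=\rho)}\bar f\,df=\sum_{n\ge1}(\nu+n)|g_n|^2\rho^{2(\nu+n)} .
\]
Since $B$ is univalent, $B(|z|=\rho)$ is a positively oriented smooth Jordan curve in $\mathbb D$ around $0$. By Green's theorem the first integral exceeds the second by $\frac1\pi\int|f'|^2dA\ge0$, taken over the region between the two curves.

It remains to truncate. Given $a_1,\dots,a_r$, let $R=\max(r,\lfloor-\nu\rfloor)$, so that $\nu+n\le0$ for $r<n\le R$ and $\nu+n>0$ for $n>R$. Choose $a_{r+1},\dots,a_R$ successively so that $g_{r+1}=\dots=g_R=0$; this is possible because $a_n$ enters $g_n$ with the factor $B_1^{\nu+n}\ne0$ and does not enter $g_j$ for $j<n$. Dropping the nonnegative terms with $n>R$ on one side and the nonpositive terms with $r<n\le R$ on the other, we get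
\[
\sum_{n=1}^r(\nu+n)|g_n|^2\rho^{2(\nu+n)}\le\sum_{n=1}^r(\nu+n)|a_n|^2 .
\]
Let $\rho\to1$.
\end{proof}

\section{Substitutions generated by a flow}\label{sec:flow}

To put a given tuple into $\mathcal C_r$ one must verify a matrix inequality for every $\nu$, and the entries of $T_\nu(B)$ are unwieldy. They become simple if $B$ is reached from $z$ along a one-parameter group: then $T$ is a matrix exponential and the defect form is an explicit integral.

From now on fix $\beta\in(0,1)$ and put $\tau=\log(1/\beta)>0$. Let $p=\sum_{j\ge0}p_jz^j$ be a formal power series with $p_0\in\mathbb R$, and let $B_t=\sum_jB_{t,j}z^j$, $t\in\mathbb R$, solve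
\begin{equation}\label{eq:flow}
\partial_tB=-zB'(z)\,p(z),\quad B_0=z;\qquad\text{that is,}\qquad \partial_tB_j=-\sum_{i=1}^j iB_i\,p_{j-i}.
\end{equation}
This is a triangular linear system, and $B_{t,1}=e^{-p_0t}>0$. Put $B^{(p)}=B_\tau$. Its first $r$ coefficients depend only on $p_0,\dots,p_{r-1}$, and they are real if $p$ is real.

\begin{lemma}\label{lem:triangular}
We have $B^{(p)}_1=e^{-p_0\tau}$ and, for $j\ge2$,
\[
B^{(p)}_j=-\alpha_j(p_0)\,p_{j-1}+Q_j(p_0,\dots,p_{j-2}),\qquad \alpha_j(p_0)=\int_0^\tau e^{-jp_0(\tau-t)-p_0t}\,dt>0,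
\]
where $\alpha_j$ and $Q_j$ are smooth, $Q_2=0$, and $\alpha_j(1)=(\beta-\beta^j)/(j-1)$. The map $\Lambda_r\colon(p_0,\dots,p_{r-1})\mapsto(B^{(p)}_1,\dots,B^{(p)}_r)$ is a homeomorphism of $\mathbb R\times\mathbb C^{r-1}$ onto $(0,\infty)\times\mathbb C^{r-1}$.
\end{lemma}

\begin{proof}
Separating the terms $i=j$ and $i=1$ in \eqref{eq:flow} and integrating,
\[
B_{\tau,j}=-\int_0^\tau e^{-jp_0(\tau-t)}\Bigl(e^{-p_0t}p_{j-1}+\sum_{i=2}^{j-1}iB_{t,i}\,p_{j-i}\Bigr)dt .
\]
By induction on $j$ the inner sum is a smooth function of $t,p_0,\dots,p_{j-2}$; it is empty for $j=2$. The inverse of $\Lambda_r$ is computed successively by $p_0=-\tau^{-1}\log B_1$ and $p_{j-1}=(Q_j-B_j)/\alpha_j$, and these expressions are continuous.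
\end{proof}

Fix a size $N\ge1$ and a real $\nu$. On $\mathfrak D_N^\nu$ the operator $z\,d/dz$ has the matrix $D=D_\nu$, and multiplication by $p$ has the lower triangular Toeplitz matrix $P$ with $P_{jn}=p_{j-n}$. Neither operator lowers exponents, so both respect truncation. Put
\[
A=\tfrac12(P+P^*),\qquad V_t=e^{-tDP},\qquad M_\nu(p)=2\int_0^\tau V_t^*AV_t\,dt .
\]

\begin{lemma}\label{lem:defect}
For all real $t$, substitution by $B_t$ in $\mathfrak D_N^\nu$ has the matrix $T_t=e^{-tPD}$, and
\begin{equation}\label{eq:defect}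
D-T_\tau^*DT_\tau=D\,M_\nu(p)\,D .
\end{equation}
So $M_\nu(p)\ge0$ implies that substitution by $B^{(p)}$ is contractive in $\mathfrak D_N^\nu$. If $A\ge0$, then $(B^{(p)}_1,\dots,B^{(p)}_N)\in\mathcal C_N$.
\end{lemma}

\begin{proof}
From $B^\mu=z^\mu\exp\bigl(\mu\log B_1+\mu\log(1+G)\bigr)$ we get $\partial_t(B^\mu)=\mu B^\mu\,\partial_tB/B$ and $z(B^\mu)'=\mu B^\mu\,zB'/B$. By \eqref{eq:flow}, $\partial_t(B_t^\mu)=-p\,z(B_t^\mu)'$. For $\mu=\nu+n$ this says that the $n$-th column of $T_t$ solves $\dot a=-PDa$, and $T_0=I$. Since $D(PD)^m=(DP)^mD$, we have $DT_t=V_tD$, and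
\[
\frac{d}{dt}\,T_t^*DT_t=-T_t^*(DP^*D+DPD)T_t=-2(DT_t)^*A(DT_t)=-2DV_t^*AV_tD .
\]
Integrate over $[0,\tau]$. If $A\ge0$, then $M_\nu(p)\ge0$ for every $\nu$.
\end{proof}

When $0$ lies in the window, the defect form is degenerate for every $B$, because the constant $1$ has weight $0$ and is fixed by substitution. Identity \eqref{eq:defect} divides this degeneracy out: $M_\nu(p)$ can be positive definite for all $\nu$ in an interval, and that condition is stable under perturbation.

\begin{remark}\label{rem:analytic}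
Suppose $p$ is holomorphic in $\mathbb D$ with $\operatorname{Re}p\ge0$. Let $W_t(z)$ be the solution of $\dot w=-wp(w)$, $w(0)=z\in\mathbb D$. Since $\frac d{dt}|w|^2=-2|w|^2\operatorname{Re}p(w)\le0$, it stays in a compact subdisk and exists for all $t\ge0$. It is holomorphic in $z$, fixes $0$, and is injective in $z$ by uniqueness of solutions. Differentiating $W_{t+h}=W_t\circ W_h$ at $h=0$ shows that $W_t$ solves \eqref{eq:flow}. Hence $B_t=W_t$ is a normalized Riemann mapping for $t\ge0$.
\end{remark}

\begin{proposition}\label{prop:two}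
The set $\mathcal C_2$ consists of the pairs with $0<B_1\le1$ and $|B_2|\le2B_1(1-B_1)$. Each of them is extendable and is the initial segment of a normalized Riemann mapping.
\end{proposition}

\begin{proof}
The conditions are necessary by Lemma~\ref{lem:first}. For $B_1=1$ the pair is $(1,0)$; it belongs to the map $z$ and is covered by Lemma~\ref{lem:first}(c). Let $B_1=\beta<1$, write $-B_2/(\beta(1-\beta))=2\theta\omega$ with $0\le\theta\le1$ and $|\omega|=1$, and take
\[
p(z)=1-\theta+\theta\,\frac{1+\omega z}{1-\omega z}=1+\sum_{j\ge1}2\theta\omega^jz^j .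
\]
By Lemma~\ref{lem:triangular}, $B^{(p)}_1=\beta$ and $B^{(p)}_2=-(\beta-\beta^2)\,2\theta\omega=B_2$. For size $N$ we have $A=(1-\theta)I+\theta vv^*\ge0$ with $v=(1,\omega,\dots,\omega^{N-1})^T$. Lemma~\ref{lem:defect} with $N=2$ and $N=3$ gives $(B_1,B_2)\in\mathcal C_2$ and $(B_1,B_2,B^{(p)}_3)\in\mathcal C_3$. Finally $\operatorname{Re}p\ge0$ in $\mathbb D$, so Remark~\ref{rem:analytic} applies.
\end{proof}

Proposition~\ref{prop:two} and Lemma~\ref{lem:first}(b),(c) prove part (a) of Theorem~\ref{thm:main} and the statement about $B_1=1$ in part (b).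

\section{The Koebe point and the case $r=3$}\label{sec:koebe}

A tuple should be hardest to extend where the inequalities leave the least room, so we look at the extremal case $\theta=\omega=1$ of the last proof. Let
\[
p^K=\frac{1+z}{1-z}=1+2z+2z^2+\cdots,\qquad B^K=B^{(p^K)},\qquad k^\mu=z^\mu(1+z)^{-2\mu}\quad(\mu\in\mathbb R).
\]
For this $p$ the matrix $A$ is $\mathbf e\mathbf e^T$ with $\mathbf e=(1,\dots,1)^T$; it has rank one. Logarithmic differentiation gives
\begin{equation}\label{eq:logder}
z\,(k^\mu)'=\mu\,k^\mu\,\frac{1-z}{1+z}=\mu\,k^\mu/p^K .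
\end{equation}

\begin{lemma}\label{lem:koebe}
Let $N\ge1$ and $\nu\in\mathbb R$.
\begin{enumerate}
\item[(a)] $(B^K_1,\dots,B^K_N)\in\mathcal C_N$, with $B_1^K=\beta$ and $B_2^K=-2\beta(1-\beta)$.
\item[(b)] If $\mu$ lies in the window of $\mathfrak D_N^\nu$, the truncation of $k^\mu$ satisfies $k^\mu\circ B^K=\beta^\mu k^\mu$ in $\mathfrak D_N^\nu$.
\item[(c)] Let $m,m'\ge0$ be integers such that $\pm m/2$ and $\pm m'/2$ lie in the window. Then $\langle k^{-m/2},k^{-m'/2}\rangle=0$, and the defect form of $B^K$ vanishes on this pair.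
\end{enumerate}
\end{lemma}

\begin{proof}
(a) follows from Lemmas~\ref{lem:triangular} and~\ref{lem:defect}. By \eqref{eq:logder}, $PDk^\mu=\mu k^\mu$, so $e^{-\tau PD}k^\mu=e^{-\mu\tau}k^\mu$; this is (b). In (c), $k^{-m/2}=z^{-m/2}(1+z)^m$ has the exponents $-\frac m2,\dots,\frac m2$, all in the window, and its coefficients are symmetric under $\xi\mapsto-\xi$, where $\xi$ is the exponent. The same holds for $m'$, and the weight $\xi$ is odd, so the sum defining the form vanishes. By (b) the defect form equals $(1-\beta^{-(m+m')/2})\langle k^{-m/2},k^{-m'/2}\rangle=0$.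
\end{proof}

Part (b) with $\nu=0$, $\mu=1$ and all $N$ is the equation $k(B^K)=\beta k$. Part (c) says that $k^{-m/2}$ is a null vector of the defect form of $B^K$ as soon as it \emph{fits}, untruncated, into the window. Longer windows hold more null vectors, and this is the difference between $\mathcal C_r$ and $\mathcal C_{r+1}$.

\subsection*{The case $r=3$ by hand}

Consider the tuple $(\beta,\,B_2^K+\sigma,\,B_3^K+\delta)$ with small real $\sigma,\delta$, and let
\[
g=k^{-1/2}=z^{-1/2}+z^{1/2},\qquad f=k^{-3/2}=z^{-3/2}+3z^{-1/2}+3z^{1/2}+z^{3/2}.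
\]
Three windows of length $3$ hold a function $k^{-m/2}$ with $m\ge1$. In each we expand with Lemma~\ref{lem:expand}(b) around the values given by Lemma~\ref{lem:koebe}(b).

\emph{Window $\{-1,0,1\}$.} For $k^{-1}=z^{-1}+2+z$, the coefficients of $k^{-1}\circ B$ at $z^{-1}$ and $z$ are $\beta^{-1}$ and $\beta^{-1}-\beta^{-2}\delta+O(\sigma)$. Hence $\Delta(k^{-1},k^{-1})=2\beta^{-3}\delta+O(|\sigma|+\delta^2)$. If $\sigma=O(\delta^2)$, this requires $\delta\ge0$ and puts no other restriction.

\emph{Window $\{-\frac12,\frac12,\frac32\}$.} Here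
\[
g\circ B=\beta^{-1/2}z^{-1/2}+\bigl(\beta^{-1/2}-\tfrac12\beta^{-3/2}\sigma\bigr)z^{1/2}+\bigl(-\tfrac12\beta^{-3/2}\delta+O(\sigma)\bigr)z^{3/2},
\]
so $\Delta(g,g)=\frac12\beta^{-2}\sigma-\frac38\beta^{-3}\delta^2+O(\sigma^2+|\sigma\delta|)$. If $\sigma=0$, then $\Delta(g,g)=-\frac38\beta^{-3}\delta^2$ and $\delta=0$ is forced: the last coefficient cannot be moved alone. But moving $B_2$ inward by $\sigma=C\delta^2$ with $C$ large makes $\Delta(g,g)$ positive.

\emph{Window $\{-\frac32,-\frac12,\frac12\}$.} Now $\Delta(g,g)=\frac12\beta^{-2}\sigma+O(\sigma^2)$, and $\delta$ appears only when $g$ is paired with a function containing $z^{-3/2}$, such as the truncation $\tilde f=z^{-3/2}+3z^{-1/2}+3z^{1/2}$ of $f$. We have $\langle\tilde f,\tilde f\rangle=-\frac32$, $\langle\tilde f,g\rangle=0$ and $\tilde f\circ B=\beta^{-3/2}\tilde f-\frac32\beta^{-5/2}\delta z^{1/2}+O(\sigma)$. Therefore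
\[
\Delta(\tilde f,\tilde f)=\tfrac32(\beta^{-3}-1)+O(|\sigma|+|\delta|),\qquad
\Delta(\tilde f,g)=\tfrac12\cdot\tfrac32\beta^{-5/2}\delta\cdot\beta^{-1/2}+O(\sigma)=\tfrac34\beta^{-3}\delta+O(\sigma).
\]
The Cauchy--Schwarz inequality asks for $\delta^2\le\mathrm{const}\cdot\sigma$, which again holds for $\sigma=C\delta^2$ with $C$ large, because $\Delta(\tilde f,\tilde f)$ is bounded below.

So the three tests are passed by $\delta>0$, $\sigma=C\delta^2$. Now suppose that such a tuple has an extension $B_4$, and enlarge the last window to $\{-\frac32,-\frac12,\frac12,\frac32\}$. The function $f$ fits, and the defect form of $B^K$ has two null vectors $f$ and $g$. We shall see that $B_4$ must be close to $B_4^K$ (Lemma~\ref{lem:next}); hence $\Delta(f,f)=o(1)$ as $\delta\to0$, and $[z^{3/2}](f\circ B)=\beta^{-3/2}+o(1)$. The value $\Delta(g,g)=O(\delta^2)$ is the one from the second window. The new exponent $\frac32$ adds to $\Delta(\tilde f,g)$ the term $-\frac32\bigl(\beta^{-3/2}+o(1)\bigr)\bigl(-\frac12\beta^{-3/2}\delta+O(\delta^2)\bigr)$.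 It does not cancel the old term but doubles it: $\Delta(f,g)=\frac32\beta^{-3}\delta+o(\delta)$. Cauchy--Schwarz now asks for $\delta^2\le o(1)\cdot\delta^2$, which is false for small $\delta$, however large $C$ is.

What remains is to carry out this last step for all $r\ge3$, and to prove that tuples of this shape are contractive for \emph{all} $\nu$, not only on the vectors tested above.

\section{The obstruction to extension}\label{sec:obstruction}

An extension $B_{r+1}$ is an arbitrary complex number, so it must first be brought under control. The function $k^{-1/2}$ placed at the bottom of the window does this.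

\begin{lemma}\label{lem:next}
Let $r\ge2$. There are continuous functions $\Psi$ (complex) and $\Omega$ (real) on $(0,\infty)\times\mathbb C^{r-1}$ such that
\[
|B_{r+1}-\Psi(B_1,\dots,B_r)|^2\le\Omega(B_1,\dots,B_r)\qquad\text{for all }(B_1,\dots,B_{r+1})\in\mathcal C_{r+1},
\]
and $\Psi=B^K_{r+1}$, $\Omega=0$ at the point $(B_1^K,\dots,B_r^K)$.
\end{lemma}

\begin{proof}
The window of $\mathfrak D_{r+1}^{-3/2}$ is $\{-\frac12,\dots,r-\frac12\}$. Let $h=k^{-1/2}=z^{-1/2}+z^{1/2}$ and let $h_n$ be the coefficient of $z^{n-3/2}$ in $h\circ B=B^{-1/2}+B^{1/2}$. By Lemma~\ref{lem:expand}, $h_1,\dots,h_r$ are continuous functions of $B_1,\dots,B_r$, and $h_{r+1}=-\frac12B_1^{-3/2}(B_{r+1}-\Psi)$ with $\Psi$ continuous in $B_1,\dots,B_r$. Since $\langle h,h\rangle=0$, contractivity gives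
\[
(r-\tfrac12)\,|h_{r+1}|^2\le-\sum_{n=1}^r(n-\tfrac32)|h_n|^2 ,
\]
which is the claimed inequality with $\Omega$ equal to $4B_1^3/(r-\frac12)$ times the right side. For $B^K$ we have $h\circ B^K=\beta^{-1/2}h$. So the right side is $-\beta^{-1}(-\frac12+\frac12)=0$, and $h_{r+1}=0$ because $r-\frac12>\frac12$.
\end{proof}

\begin{proposition}\label{prop:obstruction}
Let $r\ge3$, let $q\ne0$ be real, and let $B^\varepsilon=(B_1^\varepsilon,\dots,B_r^\varepsilon)$, for small $\varepsilon>0$, be tuples with
\[
B_1^\varepsilon=\beta,\qquad B_j^\varepsilon=B_j^K+O(\varepsilon^2)\quad(1<j<r),\qquad B_r^\varepsilon=B_r^K+q\varepsilon+O(\varepsilon^2).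
\]
Then for all sufficiently small $\varepsilon$ there is no $\eta\in\mathbb C$ with $(B^\varepsilon,\eta)\in\mathcal C_{r+1}$.
\end{proposition}

\begin{proof}
Suppose such numbers $\eta_\varepsilon$ exist for a sequence $\varepsilon\to0$. Along it let $B^\varepsilon$ denote the polynomial with coefficients $B_1^\varepsilon,\dots,B_r^\varepsilon,\eta_\varepsilon$. By Lemma~\ref{lem:next}, $\eta_\varepsilon\to B^K_{r+1}$. We work in $\mathfrak D_{r+1}^\nu$ with $\nu=-(r+2)/2$, whose window is $\{-\frac r2,\dots,\frac r2\}$, with the two longest functions of Lemma~\ref{lem:koebe}(c) that fit: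
\[
f=k^{-r/2}=\sum_{i=0}^r\binom ri z^{-r/2+i},\qquad g=k^{-(r-2)/2}=\sum_{i=0}^{r-2}\binom{r-2}i z^{-(r-2)/2+i}.
\]
Thus $\langle f,f\rangle=\langle g,g\rangle=\langle f,g\rangle=0$. Let $\Delta\ge0$ be the defect form of $B^\varepsilon$.

\emph{The value $\Delta(f,f)$.} All $r+1$ coefficients of $B^\varepsilon$ tend to those of $B^K$, so $f\circ B^\varepsilon\to\beta^{-r/2}f$ and $\Delta(f,f)=o(1)$.

\emph{The value $\Delta(g,g)$.} By Lemma~\ref{lem:expand}, the coefficient of $z^\xi$ in $B^{\mu}$ involves $B_j$ only for $j\le\xi-\mu+1$. For $\mu=-\frac{r-2}2+i$ and $\xi\le\frac r2$ this bound is at most $r-i$. So $g\circ B^\varepsilon$ does not involve $\eta_\varepsilon$, and $B_r$ enters only for $i=0$, $\xi=\frac r2$, in the term $-\frac{r-2}2\beta^{-r/2}B_r$. With $B_1=\beta$ fixed the coefficients are polynomials in $B_2,\dots,B_r$, and Lemma~\ref{lem:koebe}(b) gives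
\[
g\circ B^\varepsilon=\beta^{-(r-2)/2}g+\varepsilon y\,z^{r/2}+O(\varepsilon^2),\qquad y=-\tfrac{r-2}2\,\beta^{-r/2}q .
\]
As $g$ has no term in $z^{r/2}$, it is orthogonal to $z^{r/2}$, and $\langle g,g\rangle=0$; hence $\Delta(g,g)=O(\varepsilon^2)$.

\emph{The value $\Delta(f,g)$.} For $\mu=-\frac r2+i$ and $\xi\le\frac r2-1$ the bound $\xi-\mu+1$ is again at most $r-i$. So at these exponents $f\circ B^\varepsilon$ does not involve $\eta_\varepsilon$, and $B_r$ enters only for $i=0$, $\xi=\frac r2-1$:
\[
f\circ B^\varepsilon=\beta^{-r/2}f+\varepsilon x\,z^{r/2-1}+O(\varepsilon^2)\quad\text{at exponents }\le\tfrac r2-1,\qquad x=-\tfrac r2\,\beta^{-r/2-1}q .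
\]
The coefficient of $z^{r/2}$ in $f\circ B^\varepsilon$ is $\beta^{-r/2}+o(1)$. Split $\langle f\circ B^\varepsilon,g\circ B^\varepsilon\rangle$ at the top exponent. The coefficients of $g$ at $z^{r/2-1}$ and $z^{r/2}$ are $1$ and $0$, so the exponents $\le\frac r2-1$ contribute
\[
\beta^{-(r-1)}\langle f,g\rangle+\bigl(\tfrac r2-1\bigr)\varepsilon x\,\beta^{-(r-2)/2}+O(\varepsilon^2)=-\tfrac{r(r-2)}4\beta^{-r}q\,\varepsilon+O(\varepsilon^2),
\]
and the exponent $\frac r2$ contributes
\[
\tfrac r2\bigl(\beta^{-r/2}+o(1)\bigr)\bigl(\varepsilon y+O(\varepsilon^2)\bigr)=-\tfrac{r(r-2)}4\beta^{-r}q\,\varepsilon+o(\varepsilon).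
\]
Hence $\Delta(f,g)=\kappa\varepsilon+o(\varepsilon)$ with $\kappa=\frac{r(r-2)}2\beta^{-r}q\ne0$.

Cauchy--Schwarz gives $\kappa^2\varepsilon^2(1+o(1))\le o(1)\cdot O(\varepsilon^2)$, which is false for small $\varepsilon$.
\end{proof}

The hypothesis $r\ge3$ is used in $\kappa\ne0$. For $r=2$ the function $g$ is the constant $1$, and $\Delta(f,g)=\Delta(g,g)=0$ for every $B$.

\section{A perturbation that stays in $\mathcal C_r$}\label{sec:construction}

Fix $r\ge3$. In this section all matrices have size $r$, and $p$ stands for a point $(p_0,\dots,p_{r-1})$ of $\mathbb R\times\mathbb C^{r-1}$ or for the polynomial $\sum p_jz^j$; in particular $p^K=(1,2,\dots,2)$. We perturb the generator instead of the coefficients. For $C\ge1$ and $0<\varepsilon\le1/C$ let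
\begin{equation}\label{eq:peps}
p_\varepsilon=\frac{p^K+C\varepsilon^2-\varepsilon z^{r-1}}{1+C\varepsilon^2}.
\end{equation}
By Lemma~\ref{lem:triangular} the term $-\varepsilon z^{r-1}$ increases $B_r$ by order $\varepsilon$, the constant $C\varepsilon^2$ is the inward correction, and the denominator keeps $p_{\varepsilon,0}=1$, so that $B_1=\beta$. The polynomial $z^{r-1}$ has the Toeplitz matrix $E_{r1}$, the matrix unit in row $r$ and column $1$. With $X=\frac12(E_{1r}+E_{r1})$, so that $x^*Xx=\operatorname{Re}(\overline{x_1}x_r)$ and $\|X\|=\frac12$, the Hermitian part of the Toeplitz matrix $P_\varepsilon$ of $p_\varepsilon$ is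
\begin{equation}\label{eq:Aeps}
A_\varepsilon=\frac{\mathbf e\mathbf e^T+C\varepsilon^2I-\varepsilon X}{1+C\varepsilon^2}.
\end{equation}
This matrix is not positive semidefinite for small $\varepsilon$: the vector $x$ with $x_1=x_r=1$, $x_2=-2$ and all other entries $0$ has $\mathbf e^Tx=0$ and $(1+C\varepsilon^2)x^*A_\varepsilon x=6C\varepsilon^2-\varepsilon$. (For $r=2$ a nonzero vector orthogonal to $\mathbf e$ has $x^*Xx<0$, and this does not happen.) So the easy criterion $A\ge0$ of Lemma~\ref{lem:defect} is unavailable, and positivity has to come from the average over $t$ in $M_\nu$: few vectors $b$ have $V_tb$ orthogonal to $\mathbf e$ for all $t$. We first reduce to a compact range of $\nu$, then find these vectors at the Koebe point, and then control $X$ on and near them.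

\subsection*{Large $|\nu|$}

Let $\mathcal P=\{p:\ |p_0-1|\le\frac12,\ |p_j|\le3\ (1\le j\le r-1)\}$. This set is compact, and $p^K$ and all $p_\varepsilon$ lie in its interior.

\begin{lemma}\label{lem:large}
There is $K>0$ such that substitution by $B^{(p)}$ is contractive in $\mathfrak D_r^\nu$ for all $p\in\mathcal P$ and $|\nu|\ge K$. Hence, with $J=[-K,K]$, if $p\in\mathcal P$ and $M_\nu(p)\ge0$ for all $\nu\in J$, then $\Lambda_r(p)\in\mathcal C_r$.
\end{lemma}

\begin{proof}
For $t=\pm\tau$ the ratios $B_{t,j}/B_{t,1}$, $j\le r$, are continuous in $p$, hence bounded on $\mathcal P$. By Lemma~\ref{lem:expand}(a) the entry $(j,n)$ of $T_t$ is $e^{-p_0t(\nu+n)}$ times a polynomial in $\nu$ whose degree and coefficients are bounded on $\mathcal P$. For $t=\tau$, $\nu\ge0$ the exponential is at most $e^{-\tau\nu/2}$; for $t=-\tau$, $\nu\le-r$ it is at most $e^{\tau(\nu+r)/2}$. By Lemma~\ref{lem:defect}, $T_{-\tau}=T_\tau^{-1}$. So there is $K\ge2r$ such that, for $T=T_\tau$ and all $p\in\mathcal P$, we have $\|T\|^2\le\frac12$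 if $\nu\ge K$ and $\|T^{-1}\|^2\le\frac12$ if $\nu\le-K$. For $\nu\ge K$,
\[
D-T^*DT\ge\bigl((\nu+1)-\tfrac12(\nu+r)\bigr)I\ge0 .
\]
For $\nu\le-K$ the matrix $|D|=-D$ lies between $(|\nu|-r)I$ and $|\nu|I$, so with $S=T^{-1}$
\[
D-T^*DT=T^*\bigl(|D|-S^*|D|S\bigr)T,\qquad |D|-S^*|D|S\ge\bigl(|\nu|-r-\tfrac12|\nu|\bigr)I\ge0 .
\]
The last statement follows from Lemma~\ref{lem:defect}.
\end{proof}

\subsection*{The matrix $M_\nu$ at the Koebe point}

From now on $P$ and $V_t=e^{-tD_\nu P}$ refer to $p^K$. Since $A=\mathbf e\mathbf e^T$, we have $b^*M_\nu(p^K)b=2Y(\nu,b)^2$ with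
\[
Y(\nu,b)^2=\int_0^\tau|\mathbf e^TV_tb|^2\,dt .
\]
To evaluate this we diagonalize $DP$. For $1\le n\le r$ and $\mu=\nu+n$ let $u^{(n)}(\nu)\in\mathbb R^r$ be the truncation of
\[
U_\mu=k^\mu\,\frac{1-z}{1+z}=z^\mu(1-z)(1+z)^{-2\mu-1}.
\]
Multiplication by $\frac{1+z}{1-z}$ takes $U_\mu$ to $k^\mu$, and $z\,d/dz$ takes $k^\mu$ to $\mu U_\mu$ by \eqref{eq:logder}. Thus $DPu^{(n)}=(\nu+n)u^{(n)}$ and $V_tu^{(n)}=e^{-(\nu+n)t}u^{(n)}$. The sum of the coefficients of $z^0,\dots,z^{j}$ in $(1-z)F(z)$ telescopes to $[z^j]F$, so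
\[
w_n(\nu):=\mathbf e^Tu^{(n)}(\nu)=\binom{-2(\nu+n)-1}{r-n}.
\]
This is a polynomial in $\nu$ of degree $r-n$ with simple zeros, and
\begin{equation}\label{eq:zeros}
w_n(\nu)=0\iff m:=-2(\nu+n)\in\{1,\dots,r-n\}.
\end{equation}
Condition \eqref{eq:zeros} says that $k^{\nu+n}=k^{-m/2}$ fits into the window, as in Lemma~\ref{lem:koebe}(c).

The matrix $\Theta(\nu)$ with columns $u^{(1)},\dots,u^{(r)}$ is lower triangular with unit diagonal and polynomial entries, so $\Theta^{-1}$ is bounded on $J$. The functions $e^{-(\nu+n)t}$, $1\le n\le r$, are linearly independent in $L^2(0,\tau)$, so their Gram matrix is positive definite; it is continuous in $\nu$, so its eigenvalues are at least some $\lambda>0$ for all $\nu\in J$. For $b=\Theta(\nu)\gamma$ this gives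
\begin{equation}\label{eq:gram}
Y(\nu,b)^2=\int_0^\tau\Bigl|\sum_{n=1}^r\gamma_nw_n(\nu)e^{-(\nu+n)t}\Bigr|^2dt\ \ge\ \lambda\sum_{n=1}^rw_n(\nu)^2|\gamma_n|^2\qquad(\nu\in J).
\end{equation}
So $M_\nu(p^K)$ is singular only at the finitely many zeros of the $w_n$, and near them it is nearly singular. There the term $-\varepsilon X$ in \eqref{eq:Aeps} is dangerous, since it is much larger than $C\varepsilon^2I$. The next lemma says that $X$ is nonpositive where $Y$ vanishes, in a quantitative form that is uniform in $\nu$.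

\begin{lemma}\label{lem:key}
There is $L>0$ such that $(V_tb)^*X(V_tb)\le L\,Y(\nu,b)$ for all $\nu\in J$, $t\in[0,\tau]$ and $b\in\mathbb C^r$ with $|b|=1$.
\end{lemma}

\begin{proof}
Let $\ell_n(\nu)$ be the last component of $u^{(n)}(\nu)$, a real polynomial in $\nu$. Write $b=\Theta(\nu)\gamma$ and $x=V_tb=\sum_n\gamma_ne^{-(\nu+n)t}u^{(n)}$. Only $u^{(1)}$ has a nonzero first component, equal to $1$, so
\begin{equation}\label{eq:Xexp}
x^*Xx=|\gamma_1|^2e^{-2(\nu+1)t}\,\ell_1(\nu)+\sum_{n=2}^r\operatorname{Re}(\overline{\gamma_1}\gamma_n)\,e^{-(2\nu+n+1)t}\,\ell_n(\nu).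
\end{equation}

First we find $\ell_n$ at a zero of $w_n$. With $m$ as in \eqref{eq:zeros}, $U_\mu=z^\mu(1-z)(1+z)^{m-1}$ occupies the positions $n,\dots,n+m\le r$, and its top coefficient is $-1$. So $\ell_n=-1$ if $n+m=r$, that is, if $-2\nu=r+n$, and $\ell_n=0$ otherwise. In particular $\ell_1\le0$ at every zero of $w_1$. Moreover, at a zero of $w_1$ we have $-2\nu-2\le r-1$, so $-2\nu\le r+1<r+n$ for $n\ge2$; thus $\ell_n=0$ at every common zero of $w_1$ and $w_n$, $n\ge2$.

Next we pass from the zeros to all of $J$. Let $\varphi$ be Lipschitz and $\psi\ge|w_1|$ continuous on $J$, with $\varphi\le0$ at each zero of $\psi$. Then $\varphi\le L'\psi$ on $J$ for some $L'$. Indeed, each zero $\nu_*$ of $\psi$ is one of the finitely many simple zeros of $w_1$; near it $\varphi\le c|\nu-\nu_*|$ and $\psi\ge c'|\nu-\nu_*|$ with $c'>0$, and outside these neighborhoods $\psi$ is bounded below and $\varphi$ is bounded. This gives, with one constant $L'$,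
\[
\ell_1\le L'|w_1|,\qquad |\ell_n|\le L'(|w_1|+|w_n|)\quad(2\le n\le r)\qquad\text{on }J .
\]

Let $E$ bound the exponentials in \eqref{eq:Xexp} on $J\times[0,\tau]$. Then
\[
x^*Xx\le EL'\Bigl(|\gamma_1|\,|w_1\gamma_1|+\sum_{n=2}^r\bigl(|\gamma_n|\,|w_1\gamma_1|+|\gamma_1|\,|w_n\gamma_n|\bigr)\Bigr)\le(2r-1)\,EL'\,|\gamma|\,\lambda^{-1/2}\,Y
\]
by \eqref{eq:gram}, and $|\gamma|\le\|\Theta(\nu)^{-1}\|$ is bounded on $J$.
\end{proof}

The sign of the term $\varepsilon z^{r-1}$ in \eqref{eq:peps} is fixed here. At $\nu=-(r+1)/2$ we have $w_1=0$ and $\ell_1=-1$, so for $b=u^{(1)}$ we get $Y=0$ and $x^*Xx<0$: the lemma is false with $-X$ in place of $X$. For $r=3$ this is the window $\{-1,0,1\}$.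

\subsection*{Positivity of the perturbed matrix}

\begin{proposition}\label{prop:positive}
There is $C\ge1$ such that $M_\nu(p_\varepsilon)$ is positive definite for all $\nu\in J$ and $0<\varepsilon\le1/C$.
\end{proposition}

\begin{proof}
Let $C\ge1$, $0<\varepsilon\le1/C$, and $V_t^\varepsilon=e^{-tDP_\varepsilon}$. Since $C$ is still to be chosen, the constants $c_1,c_2$ below must not depend on $C$ or $\varepsilon$. As $p_\varepsilon,p^K\in\mathcal P$, the matrices $tDP_\varepsilon$ and $tDP$ lie in a fixed bounded set for $\nu\in J$, $t\in[0,\tau]$; so $V_t^\varepsilon$, $(V_t^\varepsilon)^{-1}$ and $V_t$ have norm at most $c_1$. Using $C\varepsilon^2\le\varepsilon$,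
\[
\|P_\varepsilon-P\|=\frac{\|C\varepsilon^2(I-P)-\varepsilon E_{r1}\|}{1+C\varepsilon^2}\le(\|I-P\|+1)\,\varepsilon ,
\]
and the exponential is Lipschitz on bounded sets of matrices, so $\|V_t^\varepsilon-V_t\|\le c_2\varepsilon$. For $|b|=1$, \eqref{eq:Aeps} gives
\[
(1+C\varepsilon^2)\,b^*M_\nu(p_\varepsilon)b=2\int_0^\tau|\mathbf e^TV_t^\varepsilon b|^2dt+2C\varepsilon^2\int_0^\tau|V_t^\varepsilon b|^2dt-2\varepsilon\int_0^\tau(V_t^\varepsilon b)^*X(V_t^\varepsilon b)\,dt .
\]
Write $Y=Y(\nu,b)$. By $2|x+y|^2\ge|x|^2-2|y|^2$ and $|\mathbf e|^2=r$, the first term is at least $Y^2-2\tau rc_2^2\varepsilon^2$. The second is at least $2\tau c_1^{-2}C\varepsilon^2$. For the third, $|x^*Xx-y^*Xy|\le\|X\|(|x|+|y|)|x-y|$ and Lemma~\ref{lem:key} give $(V_t^\varepsilon b)^*X(V_t^\varepsilon b)\le LY+c_1c_2\varepsilon$. Adding up and completing the square,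
\[
(1+C\varepsilon^2)\,b^*M_\nu(p_\varepsilon)b\ \ge\ (Y-\tau L\varepsilon)^2+\bigl(2\tau c_1^{-2}C-2\tau rc_2^2-2\tau c_1c_2-\tau^2L^2\bigr)\varepsilon^2 .
\]
Choose $C$ so large that the last bracket is positive.
\end{proof}

\section{Non-extendable tuples}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]
Fix $C$ as in Proposition~\ref{prop:positive} and put $B^\varepsilon=\Lambda_r(p_\varepsilon)$. This tuple is real, $B_1^\varepsilon=e^{-\tau}=\beta$, and $B^\varepsilon\in\mathcal C_r$ by Proposition~\ref{prop:positive} and Lemma~\ref{lem:large}. With $C$ fixed, \eqref{eq:peps} gives $p_{\varepsilon,0}=1$, $p_{\varepsilon,j}=2+O(\varepsilon^2)$ for $1\le j\le r-2$, and $p_{\varepsilon,r-1}=2-\varepsilon+O(\varepsilon^2)$. Since the $Q_j$ are smooth, Lemma~\ref{lem:triangular} yields $B_j^\varepsilon=B_j^K+O(\varepsilon^2)$ for $j<r$ and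
\[
B_r^\varepsilon=B_r^K+q\varepsilon+O(\varepsilon^2),\qquad q=\alpha_r(1)=\frac{\beta-\beta^r}{r-1}>0 .
\]
By Proposition~\ref{prop:obstruction}, $B^\varepsilon$ is not extendable for small $\varepsilon$.
\end{proof}

The hypothesis $\beta<1$, that is $\tau>0$, was used for the decay in Lemma~\ref{lem:large}, for $\lambda>0$ in \eqref{eq:gram}, and for $q>0$.

\begin{proof}[Proof of Theorem~\ref{thm:main}(c)]
Fix $\beta\in(0,1)$ and $\varepsilon>0$ so small that $B^\varepsilon$ is not extendable. We show that $B^\varepsilon$ is an interior point of $\mathcal C_r$ and that the set of extendable tuples is closed.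

The smallest eigenvalue of $M_\nu(p)$ is continuous in $(\nu,p)$ and positive on the compact set $J\times\{p_\varepsilon\}$. Hence it is positive on $J\times\mathcal U$ for a neighborhood $\mathcal U$ of $p_\varepsilon$, and we may take $\mathcal U\subset\mathcal P$ because $p_\varepsilon$ is interior to $\mathcal P$. By Lemma~\ref{lem:large}, $\Lambda_r(\mathcal U)\subset\mathcal C_r$, and $\Lambda_r(\mathcal U)$ is a neighborhood of $B^\varepsilon$ because $\Lambda_r$ is a homeomorphism.

Let extendable tuples converge to a point $B$ of $(0,\infty)\times\mathbb C^{r-1}$. By Lemma~\ref{lem:next} their extensions are bounded, so along a subsequence they converge to some $\eta\in\mathbb C$. For each $\nu$ the matrix $D-T^*DT$ of size $r+1$ depends continuously on $(B_1,\dots,B_{r+1})$, and a limit of positive semidefinite matrices is positive semidefinite. So $(B,\eta)\in\mathcal C_{r+1}$, $B\in\mathcal C_r$ by Lemma~\ref{lem:first}(a), and $B$ is extendable.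

Therefore the non-extendable tuples in the interior of $\mathcal C_r$ form an open set, and it contains $B^\varepsilon$. By Proposition~\ref{prop:area}, an initial segment of the coefficients of a normalized Riemann mapping is extendable by the next coefficient, so no tuple in this open set is such a segment.
\end{proof}
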